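\title{Compactly supported steady Navier--Stokes flows in the Morrey space $\dot M^{2,3}$}

\begin{abstract}
We show that the unforced stationary incompressible Navier--Stokes equations on $\mathbb{R}^3$ have non-trivial distributional solutions in the closure of the test functions in the homogeneous Morrey space $\dot M^{2,3}$. The velocity and the pressure have compact support, and the norm of the velocity can be made arbitrarily small. The construction is a convex integration scheme with pipe flows whose cross-sectional profile is a regularized planar harmonic dipole; it exploits the logarithmic failure of the bound $\|\nabla\eta\|_{L^2(\mathbb{R}^2)}\lesssim\|\Delta\eta\|_{L^1(\mathbb{R}^2)}$. We also prove that a steady solution vanishes if it lies in $\dot M^{2,3}\cap H^1_{\mathrm{loc}}$, or if, for some $2<s\le3$, it lies in the closure of the test functions in $\dot M^{s,3}$ or has small norm in $\dot M^{s,3}$.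
\end{abstract}

\section{The question and the results}\label{sec:intro}

Write $\mathcal{D}=C_c^\infty(\mathbb{R}^3)$. Repeated coordinate indices are summed, $(a\otimes b)_{ij}=a_ib_j$, $(\nabla v)_{ij}=\partial_jv_i$, $(\operatorname{div}M)_i=\partial_jM_{ij}$ and $M:M'=M_{ij}M'_{ij}$. The symbol $|\cdot|$ is the Euclidean norm of vectors and matrices, so $|a\otimes b|=|a|\,|b|$. We use the same name for a space of functions and for the corresponding space of vector or matrix fields.

A \emph{steady solution} of the Navier--Stokes equations with zero force is a vector field $u\in L^2_{\mathrm{loc}}(\mathbb{R}^3)^3$, together with a pressure $p\in\mathcal{D}'(\mathbb{R}^3)$, such that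
\begin{equation}\label{eq:NS}
\operatorname{div}(u\otimes u)=\Delta u-\nabla p,\qquad \operatorname{div}u=0\qquad\text{in }\mathcal{D}'(\mathbb{R}^3).
\end{equation}
The condition $u\in L^2_{\mathrm{loc}}$ makes the products $u_iu_j$ locally integrable, so that the left side is a distribution. The equations are required on all of $\mathbb{R}^3$, including the points where $u$ is singular, so no point force is allowed. Taking the divergence gives $-\Delta p=\partial_i\partial_j(u_iu_j)$. The solution is \emph{non-trivial} if $u\not\equiv0$.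

Without a condition at infinity, non-trivial solutions abound: for a harmonic function $h$, the pair $u=\nabla h$, $p=-\frac12|u|^2$ solves \eqref{eq:NS}. Under strong conditions there are none: if $u$ and $p$ are smooth and $u$ has compact support, then multiplying the first equation by $u$ and integrating by parts gives $\int|\nabla u|^2=0$. To locate the boundary between these two regimes it is natural to use norms that respect the scaling $(u,p)\mapsto(\lambda u(\lambda x),\lambda^2p(\lambda x))$, which preserves \eqref{eq:NS}.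

For $1\le s\le t<\infty$, the homogeneous Morrey space $\dot M^{s,t}$ consists of the $f\in L^s_{\mathrm{loc}}(\mathbb{R}^3)$ with
\[
\|f\|_{\dot M^{s,t}}=\sup_{x\in\mathbb{R}^3,\ r>0}r^{3/t-3/s}\,\|f\|_{L^s(B(x,r))}<\infty ,
\]
and $\tilde M^{s,t}$ is the closure of $\mathcal{D}$ in $\dot M^{s,t}$. We have $\dot M^{t,t}=L^t$, and H\"older's inequality on each ball gives continuous inclusions $\dot M^{s,t}\subset\dot M^{s',t}$ for $s'\le s$. The norms of $\dot M^{s,3}$ are invariant under $u\mapsto\lambda u(\lambda\,\cdot)$, and among the spaces $L^3\subset\dot M^{s,3}\subset\dot M^{2,3}$, $2\le s\le3$, the last is the largest. It asks for no more local integrability than the definition of a steady solution. With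
\[
N(F)=\sup_{x\in\mathbb{R}^3,\ r>0}\ r^{-1}\int_{B(x,r)}|F|=\|F\|_{\dot M^{1,3/2}}
\]
we have $\|u\|_{\dot M^{2,3}}^2=N(|u|^2)$: the energy in a ball is at most proportional to its radius.

Two examples show what this allows. The function $|x|^{-1}$ has $N(|x|^{-2})=4\pi$, since among balls of radius $r$ the one centered at $0$ carries the largest integral, $4\pi r$. It does not belong to $\tilde M^{2,3}$, because $r^{-1}\int_{B(0,r)}\big||x|^{-1}-v\big|^2\to4\pi$ as $r\to0$ for every bounded $v$. Second, if $f(x)=F(x_1,x_2)$ with $F\in L^2(\mathbb{R}^2)$, then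
\begin{equation}\label{eq:line}
N(|f|^2)\le2\|F\|_{L^2(\mathbb{R}^2)}^2 ,
\end{equation}
because a ball of radius $r$ has height $2r$. The bound does not depend on how concentrated $F$ is: energy may pile up along a line at no cost in $\dot M^{2,3}$.

The following has been posed as an open question.

\medskip
\noindent\textbf{Question.} \emph{Is there a non-trivial steady solution in $\dot M^{2,3}$? Is there one in $\tilde M^{2,3}$?}
\medskip

One would guess that the answer is no, at least for $\tilde M^{2,3}$ and for small solutions. Inverting the Stokes operator turns \eqref{eq:NS} into $u=\mathcal{S}(u\otimes u)$, where $\mathcal{S}$ is an operator of order $-1$. In a scale-invariant space $X$ one expects $\|\mathcal{S}(u\otimes u)\|_X\le C\|u\|_X^2$, which forces small solutions to vanish. An element of the closure of $\mathcal{D}$ is small up to a test function, so the same estimate should make it regular, and then the energy identity should make it zero. This reasoning is correct in $\dot M^{s,3}$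 for every $s>2$ (Theorem~\ref{thm:rigid}). At $s=2$ the conclusion is false.

\begin{theorem}\label{thm:main}
There is a universal constant $C_*$ with the following property. Let $B\subset\mathbb{R}^3$ be an open ball, let $v\in C_c^\infty(B)^3$ satisfy $\operatorname{div}v=0$, and let $\varepsilon\in(0,1]$. Then there is a steady solution $(u,p)$ on $\mathbb{R}^3$ with $u\in\tilde M^{2,3}$ and $p\in L^1$, both supported in $\overline B$, such that
\[
\|u-v\|_{L^1}\le\varepsilon,\qquad \|u-v\|_{\dot M^{2,3}}\le C_*\,N\big(v\otimes v-\nabla v-\nabla v^{T}\big)^{1/2}+\varepsilon .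
\]
\end{theorem}

\begin{corollary}\label{cor:answer}
\begin{enumerate}
\item[(i)] There are non-trivial, compactly supported steady solutions in $\tilde M^{2,3}$, hence in $\dot M^{2,3}$. The answer to both parts of the question is yes.
\item[(ii)] Such solutions exist with arbitrarily small $\dot M^{2,3}$ norm; in particular there are infinitely many.
\item[(iii)] For $1\le q<2$, every divergence-free $v\in\mathcal{D}^3$ is the limit in $L^q$ of compactly supported steady solutions in $\tilde M^{2,3}$.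
\end{enumerate}
\end{corollary}

\begin{proof}
Let $v_0=(\partial_2\chi,-\partial_1\chi,0)$ with $0\ne\chi\in\mathcal{D}$; it is divergence-free and nonzero. For (i), take $v=v_0$ and $\varepsilon<\|v_0\|_{L^1}$; then $\|u\|_{L^1}\ge\|v_0\|_{L^1}-\varepsilon>0$. For (ii), take $v=\tau v_0$ and $\varepsilon<\min(\tau,\|v\|_{L^1})$ with $0<\tau\le1$. Again $u\not\equiv0$, and
\[
\|u\|_{\dot M^{2,3}}\le\tau\|v_0\|_{\dot M^{2,3}}+C_*\big(\tau^2N(|v_0|^2)+2\tau N(\nabla v_0)\big)^{1/2}+\tau\longrightarrow0\qquad(\tau\to0).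
\]
For (iii), let $B$ be a ball of radius $r_B$ that contains the support of $v$. Then $\|u-v\|_{L^2}^2\le r_B\|u-v\|_{\dot M^{2,3}}^2$ is bounded independently of $\varepsilon\le1$, and $\|u-v\|_{L^q}\le\|u-v\|_{L^1}^{\vartheta}\|u-v\|_{L^2}^{1-\vartheta}$ with $\vartheta=\frac2q-1>0$. Let $\varepsilon\to0$.
\end{proof}

The second theorem is not needed for the answer. It shows how little room there is.

\begin{theorem}\label{thm:rigid}
Let $u$ be a steady solution.
\begin{enumerate}
\item[(a)] If $u\in\dot M^{2,3}\cap H^1_{\mathrm{loc}}$ or $u\in\dot M^{2,3}\cap L^4_{\mathrm{loc}}$, then $u=0$.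
\item[(b)] If $2<s\le3$ and $u\in\tilde M^{s,3}$, then $u=0$.
\item[(c)] If $2<s\le3$, there is $c_s>0$ such that $u\in\dot M^{s,3}$ and $\|u\|_{\dot M^{s,3}}<c_s$ imply $u=0$.
\end{enumerate}
\end{theorem}

Thus the non-trivial solutions of Theorem~\ref{thm:main} lie neither in $L^4_{\mathrm{loc}}$ nor in $H^1_{\mathrm{loc}}$; since $\tilde M^{3,3}=L^3$, they do not lie in $L^3$ either. We make no claim about large solutions in $\dot M^{s,3}\setminus\tilde M^{s,3}$, $2<s\le3$.

Section~\ref{sec:pipes} explains the construction on a single family of straight pipes. Sections~\ref{sec:osc}--\ref{sec:iteration} prove Theorem~\ref{thm:main}, and Section~\ref{sec:rigid}, which can be read right after the statement of Bogovski\u{\i}'s theorem in Section~\ref{sec:antidiv}, proves Theorem~\ref{thm:rigid}.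

\section{Pipe flows with a dipole profile}\label{sec:pipes}

\subsection{The equation with a stress error}

We construct solutions as limits of smooth fields that solve \eqref{eq:NS} up to an error in divergence form.

\begin{definition}
Let $B$ be an open ball. A triple $(u,p,R)$ is \emph{admissible in $B$} if the vector field $u$, the function $p$ and the symmetric matrix field $R$ are smooth with compact support in $B$, $\operatorname{div}u=0$, and
\begin{equation}\label{eq:NSR}
\operatorname{div}(u\otimes u)-\Delta u+\nabla p=\operatorname{div}R .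
\end{equation}
\end{definition}

Every divergence-free $v\in C_c^\infty(B)^3$ is part of an admissible triple, namely $(v,0,v\otimes v-\nabla v-\nabla v^T)$, since $\operatorname{div}\nabla v=\Delta v$ and $\operatorname{div}\nabla v^T=\nabla\operatorname{div}v=0$. The aim is to add to $u$ a divergence-free $w$ so that the new stress is much smaller. If $\Delta w=\operatorname{div}L$ with $L$ symmetric, then $u+w$ solves \eqref{eq:NSR} with the same pressure and the stress
\[
(R+w\otimes w)+(u\otimes w+w\otimes u)-L .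
\]
This leads to three demands.
\begin{enumerate}
\item[(A)] The local averages of $w\otimes w$ cancel $R$, up to a multiple of the identity, which goes into the pressure. So $|w|^2$ has the size of $|R|$; this is why stresses are measured by $N$.
\item[(B)] The field $w$ is small in $L^1$, although by (A) it is not small in $L^2$.
\item[(C)] The tensor $L$ is small in $L^1$.
\end{enumerate}

\subsection{The viscous term of a straight pipe}

Let $\mathbf{e}_1,\mathbf{e}_2,\mathbf{e}_3$ be the canonical basis, $y=(x_1,x_2)$, and $Q=(-\frac12,\frac12)^2$. Take $\varphi\in C_c^\infty(Q)$ with $\int_Q\varphi^2=1$, extend it $\mathbb{Z}^2$-periodically, and set $W(x)=\varphi(y)\mathbf{e}_3$. This is a lattice of parallel pipes. Nothing depends on $x_3$, so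
\[
\operatorname{div}W=0,\qquad\operatorname{div}(W\otimes W)=\partial_3(\varphi^2)\,\mathbf{e}_3=0,
\]
while the mean of $W\otimes W$ over a period is $\mathbf{e}_3\otimes\mathbf{e}_3$. This is the mechanism for (A). Demand (B) asks that $\|\varphi\|_{L^1(Q)}$ be small, which holds if $\varphi$ is concentrated. The difficulty is (C).

The obvious choice $L=\nabla W+\nabla W^T$ has $|L|=\sqrt2\,|\nabla\varphi|$, and it can never be small. Indeed, multiply the bounds $|\varphi(y)|\le\int|\partial_1\varphi(z,y_2)|\,dz$ and $|\varphi(y)|\le\int|\partial_2\varphi(y_1,z)|\,dz$ and integrate over $Q$: this gives $1=\int_Q\varphi^2\le\|\nabla\varphi\|_{L^1(Q)}^2$.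

But $L$ is determined only up to a divergence-free tensor. Suppose that $\varphi=\partial_1\eta$ with $\eta\in C_c^\infty(Q)$, and let
\[
L=(\Delta\eta)(y)\,(\mathbf{e}_3\otimes\mathbf{e}_1+\mathbf{e}_1\otimes\mathbf{e}_3).
\]
Then $\operatorname{div}L=(\partial_1\Delta\eta)\,\mathbf{e}_3+(\partial_3\Delta\eta)\,\mathbf{e}_1=(\Delta\varphi)\,\mathbf{e}_3=\Delta W$. Now only $\Delta\eta$ appears, not the full Hessian of $\eta$, and (C) asks for $\|\Delta\eta\|_{L^1}\ll\|\partial_1\eta\|_{L^2}$. Both norms are unchanged under $\eta\mapsto\eta(\,\cdot\,/\sigma)$, so concentrating a fixed shape gains nothing. What helps is that the estimate $\|\nabla\eta\|_{L^2(\mathbb{R}^2)}\lesssim\|\Delta\eta\|_{L^1(\mathbb{R}^2)}$ is false, by a logarithm: $\Delta\log|y|=2\pi\delta_0$ has finite mass, while the dipole $\partial_1\log|y|=y_1/|y|^2$, which is harmonic away from $0$, just fails to be square integrable at $0$. Regularizing at a scale $\sigma$ and normalizing gives the profile we need.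

\begin{lemma}[Profile]\label{lem:profile}
For every $\delta\in(0,1]$ there is $\eta\in C_c^\infty(Q)$ such that $\varphi=\partial_1\eta$ satisfies
\[
\int_Q\varphi^2=1,\qquad\|\Delta\eta\|_{L^1}+\|\nabla\eta\|_{L^1}+\|\eta\|_{L^2}\le\delta .
\]
\end{lemma}

\begin{proof}
Fix $\chi\in C_c^\infty(B(0,\frac12);[0,1])$ in the plane with $\chi=1$ on $B(0,\frac14)$. For $0<\sigma<\frac18$ let $\ell_\sigma(y)=\frac12\log(|y|^2+\sigma^2)$ and $\tilde\eta=\chi\ell_\sigma$. Then
\[
\nabla\ell_\sigma=\frac{y}{|y|^2+\sigma^2},\qquad\Delta\ell_\sigma=\frac{2\sigma^2}{(|y|^2+\sigma^2)^2}\ge0,\qquad\int_{\mathbb{R}^2}\Delta\ell_\sigma=\int_0^\infty\frac{4\pi\sigma^2r\,dr}{(r^2+\sigma^2)^2}=2\pi .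
\]
For $|y|<\frac12$ we have $|y|^2\le|y|^2+\sigma^2<1$, so $|\ell_\sigma|\le|\log|y||$; also $|\nabla\ell_\sigma|\le|y|^{-1}$. Hence $\|\nabla\tilde\eta\|_{L^1}+\|\tilde\eta\|_{L^2}\le C$ with $C$ independent of $\sigma$. The same two bounds show that $\ell_\sigma$ and $\nabla\ell_\sigma$ are bounded uniformly in $\sigma$ on $\{\frac14\le|y|<\frac12\}$, which contains the support of $\nabla\chi$. Since $\Delta\tilde\eta=\chi\Delta\ell_\sigma+2\nabla\chi\cdot\nabla\ell_\sigma+\ell_\sigma\Delta\chi$, we get $\|\Delta\tilde\eta\|_{L^1}\le C$. On the other hand, using $r^2+\sigma^2\le2r^2$ for $r\ge\sigma$,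
\[
\|\partial_1\tilde\eta\|_{L^2}^2\ge\int_{B(0,1/4)}\frac{y_1^2\,dy}{(|y|^2+\sigma^2)^2}=\pi\int_0^{1/4}\frac{r^3\,dr}{(r^2+\sigma^2)^2}\ge\pi\int_\sigma^{1/4}\frac{dr}{4r}=\frac\pi4\log\frac1{4\sigma}.
\]
This tends to infinity as $\sigma\to0$. Take $\eta=\tilde\eta/\|\partial_1\tilde\eta\|_{L^2}$ with $\sigma$ small.
\end{proof}

With this profile, $W$ solves \eqref{eq:NSR} on $\mathbb{R}^3$ with pressure $0$ and stress $-L$, and the means over a period of $|W|^2$, $|W|$ and $|L|$ are $1$, at most $\delta$, and at most $\sqrt2\,\delta$. So a flow of unit mean energy solves the Navier--Stokes equations up to a stress that is arbitrarily small in the mean. By \eqref{eq:line}, each single pipe has $\dot M^{2,3}$ norm at most $\sqrt2$, whatever $\delta$ is. Higher integrability is lost: for $s>2$, interpolation gives $1=\|\varphi\|_{L^2}\le\delta^{\vartheta}\|\varphi\|_{L^s}^{1-\vartheta}$ for some $\vartheta\in(0,1)$, so $\|\varphi\|_{L^s}\to\infty$ as $\delta\to0$, in agreement with Theorem~\ref{thm:rigid}.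

To cancel a stress that depends on $x$, the pipes must carry an amplitude $\gamma(x)$, and they must be spaced at a distance $1/\lambda$ over which $\gamma$ is almost constant. The variation of $\gamma$ produces errors of size $\lambda^{-1}$, uniformly in $\delta$, while the viscous stress $L$ grows to size $\lambda\delta$. Both are small if $\lambda$ is chosen first and $\delta$ afterwards. The next two sections provide the estimates for this.

\section{Oscillating functions in the Morrey norm}\label{sec:osc}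

The functional $N$ is a norm, and we use four elementary properties. Let $B$ be a ball of radius $r_B$.
\begin{enumerate}
\item[(N1)] $N(F)\le2\|F\|_{L^{3/2}}$. By H\"older, $r^{-1}\int_{B(x,r)}|F|\le r^{-1}|B(x,r)|^{1/3}\|F\|_{L^{3/2}}$, and $(4\pi/3)^{1/3}<2$.
\item[(N2)] $N(FG)\le N(|F|^2)^{1/2}N(|G|^2)^{1/2}$, by the Cauchy--Schwarz inequality on each ball.
\item[(N3)] If $F$ vanishes outside $B$, then $\|F\|_{L^1}\le r_BN(F)$ and $\|F\|_{L^2}^2\le r_B\|F\|_{\dot M^{2,3}}^2$.
\item[(N4)] If $F$ vanishes outside $B$, the supremum that defines $N(F)$ may be restricted to $r\le r_B$. Indeed, for $r\ge r_B$ we have $r^{-1}\int_{B(x,r)}|F|\le r_B^{-1}\int_B|F|$, which is the value at the ball $B$ itself.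
\end{enumerate}

Fix an orthonormal frame $(n,m,e)$ and let $y(x)=(n\cdot x,m\cdot x)$. For a $\mathbb{Z}^2$-periodic function $H$ on $\mathbb{R}^2$ and $\lambda\ge1$ put $H_\lambda(x)=H(\lambda y(x))$. If $H$ is smooth, then
\begin{equation}\label{eq:chain}
e\cdot\nabla H_\lambda=0,\qquad n\cdot\nabla H_\lambda=\lambda(\partial_1H)_\lambda,\qquad m\cdot\nabla H_\lambda=\lambda(\partial_2H)_\lambda,\qquad\Delta H_\lambda=\lambda^2(\Delta H)_\lambda .
\end{equation}
Part (i) of the next lemma will bound the error terms, where a constant that depends on the data is harmless. Part (ii) will bound the main term, where the constant in front of $N(\gamma^2)$ must be universal for the iteration to converge. In both parts only the $L^1$ norm of $H$ enters; this is essential, since we apply them to $H=\varphi^2$, which is bounded in no better space uniformly in $\delta$.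

\begin{lemma}\label{lem:osc}
Let $H\ge0$ be $\mathbb{Z}^2$-periodic and integrable on $Q$, let $\lambda\ge1$, and let $B$ be a ball of radius $r_B$.
\begin{enumerate}
\item[(i)] For all $x$ and $r$, $\ r^{-1}\int_{B(x,r)}H_\lambda\le2(2r+2/\lambda)^2\|H\|_{L^1(Q)}$. Consequently, if $f$ is bounded and vanishes outside $B$, then $N(fH_\lambda)\le8(r_B+1)^2\|f\|_{L^\infty}\|H\|_{L^1(Q)}$.
\item[(ii)] If $\int_QH=1$ and $\gamma\in C_c^\infty(B)$, then $N(\gamma^2H_\lambda)\le3N(\gamma^2)+C\lambda^{-1}$, where $C$ depends only on $\gamma$ and $B$.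
\end{enumerate}
\end{lemma}

\begin{proof}
Call \emph{cells} the squares $\lambda^{-1}(Q+k)$, $k\in\mathbb{Z}^2$, in the $y$-plane. The function $H(\lambda\,\cdot)$ has integral $\lambda^{-2}\|H\|_{L^1(Q)}$ over each cell.

(i) The map $y$ sends $B(x,r)$ onto a disc of radius $r$, which lies in a square of side $2r$ and so meets at most $(2r\lambda+2)^2$ cells. The ball has length at most $2r$ in the direction $e$. Hence $\int_{B(x,r)}H_\lambda\le2r(2r\lambda+2)^2\lambda^{-2}\|H\|_{L^1(Q)}$. The bound on $N(fH_\lambda)$ follows from (N4) and $1/\lambda\le1$.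

(ii) By (N4) we may take $r\le r_B$. On small balls the concentration of $H$ may be visible, but the mass is small: if $r\le\lambda^{-1/2}$, then $2r+2/\lambda\le4\lambda^{-1/2}$, and (i) gives $r^{-1}\int_{B(x,r)}\gamma^2H_\lambda\le32\|\gamma\|_{L^\infty}^2\lambda^{-1}$.

On larger balls $H_\lambda$ averages out. Let $r>\lambda^{-1/2}\ge\lambda^{-1}$. Tile space by cubes $b$ that are products of a cell and an interval of length $1/\lambda$ in the direction $e$. Each has diameter $\sqrt3/\lambda$ and $\int_bH_\lambda=\lambda^{-3}=|b|$. Therefore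
\[
\int_b\gamma^2H_\lambda\le|b|\sup_b\gamma^2\le\int_b\gamma^2+\sqrt3\,\|\nabla(\gamma^2)\|_{L^\infty}\lambda^{-1}|b| .
\]
The cubes that meet $B(x,r)$ lie in $B(x,3r)$, because $\sqrt3/\lambda<2r$, and so their total volume is at most $36\pi r^3$. Summing over them,
\[
r^{-1}\int_{B(x,r)}\gamma^2H_\lambda\le r^{-1}\int_{B(x,3r)}\gamma^2+36\sqrt3\,\pi\|\nabla(\gamma^2)\|_{L^\infty}r^2\lambda^{-1}\le3N(\gamma^2)+C\lambda^{-1}.\qedhere
\]
\end{proof}

\section{Two inverses of the divergence}\label{sec:antidiv}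

The difference between $\varphi_\lambda^2$ and its mean $1$ has to be written as a small divergence. The first step takes place in the cross section, where a gain of one derivative turns the $L^1$ bound on $\varphi^2$ into a bound in $L^{3/2}$.

\begin{lemma}\label{lem:torus}
There is a universal $C_0$ such that for every smooth $\mathbb{Z}^2$-periodic $H$ with $\int_QH=0$ there is a smooth periodic $G=(G_1,G_2)$ with $\partial_1G_1+\partial_2G_2=H$ and $\|G\|_{L^{3/2}(Q)}\le C_0\|H\|_{L^1(Q)}$.
\end{lemma}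

\begin{proof}
We use the Green function of the torus $\mathbb{R}^2/\mathbb{Z}^2$. Let $K_0$ be the periodic extension of $(2\pi)^{-1}\chi(y)\log|y|$, with $\chi$ as in Lemma~\ref{lem:profile}. Then $\Delta K_0=\delta_0+k$ on the torus with $k$ smooth, and testing against the constant $1$ gives $\int_Qk=-1$. By Fourier series there is a smooth periodic $K_1$ with $\Delta K_1=-1-k$. The function $K=K_0+K_1$ satisfies $\Delta K=\delta_0-1$ and $|\nabla K|\le C|y|^{-1}$ on $Q$, so $\nabla K\in L^{3/2}(Q)$. Let $G=\nabla(K*H)=(\nabla K)*H$, with convolution on the torus. It is smooth, its divergence is $H-\int_QH=H$, and Young's inequality gives the bound with $C_0=\|\nabla K\|_{L^{3/2}(Q)}$.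
\end{proof}

The second step takes place in $\mathbb{R}^3$, where a small vector field $h$ must be written as the divergence of a small tensor that is symmetric and compactly supported in $B$. We start from Bogovski\u{\i}'s operator \cite[Lemma~III.3.1 and Theorem~III.3.3]{Galdi}: \emph{for a ball $B$ there is a linear map $\mathcal{B}$ from $\{f\in C_c^\infty(B):\int f=0\}$ to $C_c^\infty(B)^3$ with}
\begin{equation}\label{eq:bog}
\operatorname{div}\mathcal{B}f=f,\qquad\|\mathcal{B}f\|_{W^{1,q}}\le C_{B,q}\|f\|_{L^q}\qquad(1<q<\infty).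
\end{equation}
We use it with $q=\frac32$, which is admissible in \eqref{eq:bog} and controls $N$ by (N1). Applied row by row, $\mathcal{B}$ gives a tensor that need not be symmetric; a second application removes the antisymmetric part.

\begin{lemma}\label{lem:antidiv}
Let $h\in C_c^\infty(B)^3$ satisfy $\int h=0$ and $\int(x_ih_j-x_jh_i)=0$ for all $i,j$. Then there is a symmetric $T\in C_c^\infty(B)^{3\times3}$ with $\operatorname{div}T=h$ and $\|T\|_{L^{3/2}}\le C_B\|h\|_{L^{3/2}}$. The hypotheses on $h$ hold whenever $h=\operatorname{div}S$ with $S\in C_c^\infty(B)^{3\times3}$ symmetric.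
\end{lemma}

\begin{proof}
If $h=\operatorname{div}S$, then $\int h=0$ and $\int x_ih_j=\int x_i\partial_kS_{jk}=-\int S_{ji}$, which is symmetric in $(i,j)$ when $S$ is. This proves the last claim.

Let $Y_{ij}=(\mathcal{B}h_i)_j$, so that $\partial_jY_{ij}=h_i$, and let $a_{ij}=\frac12(Y_{ij}-Y_{ji})$. The computation above, with $Y$ in place of $S$, gives $0=\int(x_ih_j-x_jh_i)=\int(Y_{ij}-Y_{ji})=2\int a_{ij}$. So $\mathcal{B}$ applies to $a_{ij}$. Let $Z_{ijk}=(\mathcal{B}a_{ij})_k$ for $i<j$, $Z_{jik}=-Z_{ijk}$ and $Z_{iik}=0$; then $\partial_kZ_{ijk}=a_{ij}$ for all $i,j$. Put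
\[
T_{ij}=\tfrac12(Y_{ij}+Y_{ji})+\partial_k(Z_{ikj}+Z_{jki}).
\]
Exchanging $i$ and $j$ exchanges the last two terms, so $T$ is symmetric, and $T\in C_c^\infty(B)$. Since $\frac12(Y_{ij}+Y_{ji})=Y_{ij}-a_{ij}$,
\[
\partial_jT_{ij}=h_i-\partial_ja_{ij}+\partial_k\partial_jZ_{ikj}+\partial_j\partial_kZ_{jki}.
\]
The third term is $\partial_ka_{ik}$ and cancels the second. The fourth vanishes because $Z_{jki}$ is antisymmetric in $(j,k)$. Finally \eqref{eq:bog} gives $\|Y\|_{L^{3/2}}\le C\|h\|_{L^{3/2}}$ and $\|\nabla Z\|_{L^{3/2}}\le C\|a\|_{L^{3/2}}\le C\|Y\|_{L^{3/2}}$.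
\end{proof}

\section{Adding a rank-one stress}\label{sec:step}

One family of pipes in the direction $e$, with amplitude $\gamma$, adds $\gamma^2e\otimes e$ to the stress, up to an arbitrarily small error.

\begin{lemma}\label{lem:step}
Let $(u,p,R)$ be admissible in $B$, let $\gamma\in C_c^\infty(B)$ be real, $e$ a unit vector and $\varepsilon>0$. There are a divergence-free $w\in C_c^\infty(B)^3$ and a symmetric $R'\in C_c^\infty(B)^{3\times3}$ such that $(u+w,\ p,\ R+\gamma^2e\otimes e+R')$ is admissible in $B$ and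
\[
N(R')\le\varepsilon,\qquad\|w\|_{L^1}\le\varepsilon,\qquad\|w\|_{\dot M^{2,3}}\le(3N(\gamma^2))^{1/2}+\varepsilon .
\]
\end{lemma}

\begin{proof}
Complete $e$ to an orthonormal frame $(n,m,e)$. Let $\lambda\ge1$ and $\delta\in(0,1]$, to be chosen at the end, and let $\eta,\varphi$ be given by Lemma~\ref{lem:profile} and extended periodically.

\medskip\noindent\emph{The perturbation.} The field $\gamma\varphi_\lambda e$ is not divergence-free, because $\gamma$ varies along the pipes. We correct it with a stream function in the $(n,e)$-plane. Let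
\[
\psi=\lambda^{-1}\gamma\,\eta_\lambda,\qquad w=(n\cdot\nabla\psi)\,e-(e\cdot\nabla\psi)\,n .
\]
Then $\operatorname{div}w=(e\cdot\nabla)(n\cdot\nabla)\psi-(n\cdot\nabla)(e\cdot\nabla)\psi=0$ and $\operatorname{supp}w\subset\operatorname{supp}\gamma$. By \eqref{eq:chain}, $w=w^p+w^c$ with
\[
w^p=\gamma\varphi_\lambda e,\qquad w^c=\lambda^{-1}\eta_\lambda\big[(n\cdot\nabla\gamma)\,e-(e\cdot\nabla\gamma)\,n\big].
\]
Subtracting \eqref{eq:NSR} from the left side of the equation for $u+w$, we see that we must write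
\begin{equation}\label{eq:todo}
\operatorname{div}(u\otimes w+w\otimes u)+\operatorname{div}(w\otimes w)-\Delta w
\end{equation}
as $\operatorname{div}(\gamma^2e\otimes e+R')$.

\medskip\noindent\emph{The quadratic term.} Write $w\otimes w=w^p\otimes w^p+E$ with the symmetric tensor $E=w^p\otimes w^c+w^c\otimes w^p+w^c\otimes w^c$. Let $f=e\cdot\nabla(\gamma^2)$. Since $e\cdot\nabla\varphi_\lambda=0$, the divergence falls only on the amplitude:
\begin{equation}\label{eq:quad1}
\operatorname{div}(w^p\otimes w^p)=\varphi_\lambda^2f\,e=\operatorname{div}(\gamma^2e\otimes e)+f\,(\varphi_\lambda^2-1)\,e .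
\end{equation}
The last term is not small, but it oscillates. As $\int_Q\varphi^2=1$, Lemma~\ref{lem:torus} applies to $H=\varphi^2-1$ and gives $G$ with $\|G\|_{L^{3/2}(Q)}\le2C_0$, a bound that does not depend on $\delta$. Let $\Gamma=(G_1)_\lambda n+(G_2)_\lambda m$. By \eqref{eq:chain}, $\operatorname{div}\Gamma=\lambda(\varphi_\lambda^2-1)$ and $(e\cdot\nabla)\Gamma=0$. For the symmetric tensor $S=\lambda^{-1}f\,(e\otimes\Gamma+\Gamma\otimes e)$ we use
\[
\operatorname{div}(f\,e\otimes\Gamma)=(\Gamma\cdot\nabla f)\,e+f(\operatorname{div}\Gamma)\,e,\qquad\operatorname{div}(f\,\Gamma\otimes e)=(e\cdot\nabla f)\,\Gamma+f\,(e\cdot\nabla)\Gamma ,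
\]
and obtain
\begin{equation}\label{eq:quad2}
\operatorname{div}S=f\,(\varphi_\lambda^2-1)\,e+h,\qquad h=\lambda^{-1}\big[(\Gamma\cdot\nabla f)\,e+(e\cdot\nabla f)\,\Gamma\big].
\end{equation}
The remainder $h$ is small, but it is a vector field, not yet a divergence of something small. By \eqref{eq:quad1} and \eqref{eq:quad2}, $h=\operatorname{div}(S-w^p\otimes w^p+\gamma^2e\otimes e)$ is the divergence of a symmetric tensor in $C_c^\infty(B)$, so Lemma~\ref{lem:antidiv} gives a symmetric $T\in C_c^\infty(B)$ with $\operatorname{div}T=h$ and $\|T\|_{L^{3/2}}\le C_B\|h\|_{L^{3/2}}$. Altogether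
\[
\operatorname{div}(w\otimes w)=\operatorname{div}\big(\gamma^2e\otimes e+E+S-T\big).
\]

\medskip\noindent\emph{The viscous term.} Let $g=\Delta\psi$ and $\zeta=e\cdot\nabla\psi=\lambda^{-1}(e\cdot\nabla\gamma)\,\eta_\lambda$. Then $e\cdot\nabla g=\Delta\zeta$ and $\Delta w=(n\cdot\nabla g)\,e-(e\cdot\nabla g)\,n$. This is the divergence of $g\,(e\otimes n-n\otimes e)$, but the new stress must be symmetric, because the next step can only cancel combinations of tensors $\xi\otimes\xi$. For the symmetric version, $\operatorname{div}(g\,(e\otimes n+n\otimes e))=(n\cdot\nabla g)\,e+(e\cdot\nabla g)\,n$, so that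
\[
\Delta w=\operatorname{div}\big(g\,(e\otimes n+n\otimes e)\big)-2(\Delta\zeta)\,n .
\]
The extra term is a divergence in which only first derivatives of $\zeta$ appear: from $\operatorname{div}(n\otimes\nabla\zeta)=(\Delta\zeta)\,n$ and $\operatorname{div}(\nabla\zeta\otimes n)=\nabla(n\cdot\nabla\zeta)=\operatorname{div}((n\cdot\nabla\zeta)\,\mathrm{Id})$ we get $\Delta w=\operatorname{div}L$ with
\[
L=g\,(e\otimes n+n\otimes e)-2\big(\nabla\zeta\otimes n+n\otimes\nabla\zeta-(n\cdot\nabla\zeta)\,\mathrm{Id}\big),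
\]
which is symmetric and supported in $\operatorname{supp}\gamma$.

Thus \eqref{eq:todo} equals $\operatorname{div}(\gamma^2e\otimes e+R')$, and $(u+w,p,R+\gamma^2e\otimes e+R')$ is admissible, with
\[
R'=u\otimes w+w\otimes u+E+S-T-L .
\]

\medskip\noindent\emph{Estimates.} The letter $C$ denotes constants that depend on $u,\gamma,B$ but not on $\lambda,\delta$. Since $|Q|=1$, Lemma~\ref{lem:profile} gives $\|\eta\|_{L^1(Q)}\le\|\eta\|_{L^2(Q)}\le\delta$ and $\|\varphi\|_{L^1(Q)}\le\|\nabla\eta\|_{L^1(Q)}\le\delta$.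
\begin{itemize}
\item \emph{Transport term.} Lemma~\ref{lem:osc}(i) with $H=|\varphi|$ and $H=|\eta|$ gives $N(w)\le N(w^p)+N(w^c)\le C\delta$. Hence $\|w\|_{L^1}\le C\delta$ by (N3), and $N(u\otimes w+w\otimes u)\le2\|u\|_{L^\infty}N(w)\le C\delta$.
\item \emph{Size of $w$ and the term $E$.} Lemma~\ref{lem:osc}(ii) with $H=\varphi^2$ gives $N(|w^p|^2)\le3N(\gamma^2)+C\lambda^{-1}$, and Lemma~\ref{lem:osc}(i) with $H=\eta^2$ gives $N(|w^c|^2)\le C\lambda^{-2}\delta^2\le C\delta^2$. Hence $\|w\|_{\dot M^{2,3}}\le(3N(\gamma^2))^{1/2}+C\lambda^{-1/2}+C\delta$, and by (N2), $N(E)\le2N(|w^p|^2)^{1/2}N(|w^c|^2)^{1/2}+N(|w^c|^2)\le C\delta$.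
\item \emph{Oscillation terms.} We have $|\Gamma|=|G|_\lambda$ and $|S|+|h|\le C\lambda^{-1}|\Gamma|\,1_B$. Lemma~\ref{lem:osc}(i) with $H=|G|$ and $\|G\|_{L^1(Q)}\le2C_0$ gives $N(S)\le C\lambda^{-1}$. With $H=|G|^{3/2}$ and the ball $B$ it gives $\int_B|\Gamma|^{3/2}\le C$, so $\|h\|_{L^{3/2}}\le C\lambda^{-1}$, and $N(T)\le2\|T\|_{L^{3/2}}\le C\lambda^{-1}$ by (N1).
\item \emph{Viscous term.} Expanding, $g=\lambda\gamma(\Delta\eta)_\lambda+2\lambda^{-1}\nabla\gamma\cdot\nabla\eta_\lambda+\lambda^{-1}(\Delta\gamma)\eta_\lambda$, where $|\nabla\eta_\lambda|=\lambda|\nabla\eta|_\lambda$. So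
\[
|g|\le C\big(\lambda|\Delta\eta|_\lambda+|\nabla\eta|_\lambda+\lambda^{-1}|\eta|_\lambda\big)1_B,\qquad|\nabla\zeta|\le C\big(|\nabla\eta|_\lambda+\lambda^{-1}|\eta|_\lambda\big)1_B ,
\]
and Lemma~\ref{lem:osc}(i) gives $N(L)\le C\lambda\delta$. This is where the smallness of $\|\Delta\eta\|_{L^1}$ is used.
\end{itemize}
In sum, with one constant $C_1$ independent of $\lambda$ and $\delta$, each of $N(R')$, $\|w\|_{L^1}$ and $\|w\|_{\dot M^{2,3}}-(3N(\gamma^2))^{1/2}$ is at most $C_1(\lambda^{-1/2}+\lambda\delta)$. Choose $\lambda$ with $C_1\lambda^{-1/2}\le\varepsilon/2$, and then $\delta$ with $C_1\lambda\delta\le\varepsilon/2$.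
\end{proof}

\section{Six directions and the iteration}\label{sec:iteration}

Pipes in one direction cannot be enough. If $(u,p)$ is a steady solution with $u\in L^2$ and $p\in L^1$ compactly supported, then testing the $i$-th equation with a function equal to $x_j$ near the supports gives $\int u_iu_j=-\delta_{ij}\int p$: the energy is distributed equally among all directions. There is also a sign constraint, since Lemma~\ref{lem:step} adds only positive semidefinite tensors. Both points are met by adding tensors in six directions that raise $R$ to a multiple of the identity, which is then moved into the pressure.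

Pipes in different directions may intersect. This causes no difficulty if they are added one family at a time: the families already in place are part of the smooth field $u$ in Lemma~\ref{lem:step}, and their interaction with the new family is the transport term, which is small once $\delta$ is chosen.

\begin{proposition}\label{prop:iter}
There is a universal $C_*$ such that for every triple $(u,p,R)$ admissible in $B$ and every $\varepsilon>0$ there is a triple $(u',p',R')$ admissible in $B$ with
\begin{gather*}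
N(R')\le\varepsilon,\qquad\|u'-u\|_{L^1}\le\varepsilon,\\
\|u'-u\|_{\dot M^{2,3}}\le C_*N(R)^{1/2}+\varepsilon,\qquad N(p'-p)\le C_*N(R)+\varepsilon .
\end{gather*}
\end{proposition}

\begin{proof}
In this paragraph indices are not summed. For $i<j$ let $\xi^\pm_{ij}=(\mathbf{e}_i\pm\mathbf{e}_j)/\sqrt2$. The tensors $\xi^+_{ij}\otimes\xi^+_{ij}$ and $\xi^-_{ij}\otimes\xi^-_{ij}$ have sum $\mathbf{e}_i\otimes\mathbf{e}_i+\mathbf{e}_j\otimes\mathbf{e}_j$ and difference $\mathbf{e}_i\otimes\mathbf{e}_j+\mathbf{e}_j\otimes\mathbf{e}_i$. With $l$ the third index, put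
\[
s_{ij}=\tfrac12(R_{ii}+R_{jj}-R_{ll}),\qquad r_{ij}^\pm=s_{ij}\pm R_{ij}.
\]
The sum of the six tensors $r^\pm_{ij}\,\xi^\pm_{ij}\otimes\xi^\pm_{ij}$ has off-diagonal entries $R_{ij}$ and diagonal entries $s_{12}+s_{13}=R_{11}$, $s_{12}+s_{23}=R_{22}$, $s_{13}+s_{23}=R_{33}$. Relabel the six vectors and coefficients as $\xi_k,r_k$, $1\le k\le6$. Then
\[
R=\sum_{k=1}^6r_k\,\xi_k\otimes\xi_k,\qquad\sum_{k=1}^6\xi_k\otimes\xi_k=2\,\mathrm{Id},\qquad|r_k|\le\big(\tfrac{\sqrt3}2+1\big)|R|\le2|R| ,
\]
and the $r_k$ are smooth.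

Let $\kappa\in C_c^\infty(B;[0,1])$ with $\kappa=1$ on $\operatorname{supp}R$, let $\mu>0$, and define
\[
a=4\sqrt{|R|^2+\mu^2},\qquad\gamma_k=\kappa\sqrt{a-r_k}.
\]
The parameter $\mu$ keeps both square roots smooth: $a-r_k\ge2\sqrt{|R|^2+\mu^2}\ge2\mu$. So $\gamma_k\in C_c^\infty(B)$, and since $\kappa^2R=R$,
\[
\sum_{k=1}^6\gamma_k^2\,\xi_k\otimes\xi_k=2\kappa^2a\,\mathrm{Id}-R .
\]
From $a\le4(|R|+\mu)$ we get $\gamma_k^2\le6(|R|+\mu1_B)$ and $2\kappa^2a\le8(|R|+\mu1_B)$, hence
\[
N(\gamma_k^2)\le6\big(N(R)+\mu N(1_B)\big),\qquad N(2\kappa^2a)\le8\big(N(R)+\mu N(1_B)\big),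
\]
where $N(1_B)<\infty$ by (N1).

Apply Lemma~\ref{lem:step} six times, for $k=1,\dots,6$, each time to the triple produced by the previous application, with amplitude $\gamma_k$, direction $\xi_k$ and parameter $\varepsilon/12$. The amplitudes were fixed in advance from $R$ and are not updated. Let $w_k$ and $R'_k$ be the perturbations and errors, $u'=u+\sum_kw_k$ and $R'=\sum_kR_k'$. The final triple is
\[
\Big(u',\ p,\ R+\sum_{k=1}^6\gamma_k^2\,\xi_k\otimes\xi_k+R'\Big)=\big(u',\ p,\ 2\kappa^2a\,\mathrm{Id}+R'\big).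
\]
Since $\operatorname{div}(2\kappa^2a\,\mathrm{Id})=\nabla(2\kappa^2a)$, the triple $(u',p',R')$ with $p'=p-2\kappa^2a$ is admissible. We have $N(R')\le\varepsilon/2$, $\|u'-u\|_{L^1}\le\varepsilon/2$, and
\[
\|u'-u\|_{\dot M^{2,3}}\le\sum_{k=1}^6(3N(\gamma_k^2))^{1/2}+\frac\varepsilon2\le18\sqrt2\,\Big(N(R)^{1/2}+(\mu N(1_B))^{1/2}\Big)+\frac\varepsilon2 .
\]
Take $C_*=18\sqrt2$ and $\mu$ so small that $18\sqrt2\,(\mu N(1_B))^{1/2}\le\varepsilon/2$ and $8\mu N(1_B)\le\varepsilon$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]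
Start from the admissible triple $(u_0,p_0,R_0)=(v,0,v\otimes v-\nabla v-\nabla v^T)$. Let $c=1/(C_*+1)$ and $\varepsilon_n=c^2\varepsilon^24^{-n}$. For $n\ge1$ let $(u_n,p_n,R_n)$ be given by Proposition~\ref{prop:iter} applied to $(u_{n-1},p_{n-1},R_{n-1})$ with parameter $\varepsilon_n$. Then $N(R_n)\le\varepsilon_n$ for $n\ge1$. We have $\sum_{n\ge1}\varepsilon_n^{1/2}=c\varepsilon$, and $\varepsilon_n\le\varepsilon_n^{1/2}$ because $c\varepsilon\le1$. Therefore
\begin{gather*}
\sum_{n\ge1}\|u_n-u_{n-1}\|_{\dot M^{2,3}}\le C_*N(R_0)^{1/2}+C_*\sum_{n\ge1}\varepsilon_n^{1/2}+\sum_{n\ge1}\varepsilon_n\le C_*N(R_0)^{1/2}+\varepsilon,\\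
\sum_{n\ge1}\|u_n-u_{n-1}\|_{L^1}\le\varepsilon,\qquad\sum_{n\ge1}N(p_n-p_{n-1})\le C_*N(R_0)+(C_*+1)\sum_{n\ge1}\varepsilon_n<\infty .
\end{gather*}
All fields vanish outside $B$, so (N3) shows that $u_n\to u$ in $L^2$, $p_n\to p$ in $L^1$ and $R_n\to0$ in $L^1$, for some $u,p$ supported in $\overline B$. For every ball $B(x,r)$ and $n\ge0$,
\[
r^{-1/2}\|u-u_n\|_{L^2(B(x,r))}=\lim_{k\to\infty}r^{-1/2}\|u_k-u_n\|_{L^2(B(x,r))}\le\sum_{k>n}\|u_k-u_{k-1}\|_{\dot M^{2,3}} .
\]
Taking the supremum over balls, we get for $n=0$ the bound on $\|u-v\|_{\dot M^{2,3}}$, and for $n\to\infty$ the convergence $u_n\to u$ in $\dot M^{2,3}$. As $u_n\in\mathcal{D}^3$, this gives $u\in\tilde M^{2,3}$. Since $u_n\to u$ also in $L^1$, the second sum gives $\|u-v\|_{L^1}\le\varepsilon$. Finally $u_n\otimes u_n\to u\otimes u$ in $L^1$, so we may pass to the limit in $\mathcal{D}'(\mathbb{R}^3)$ in \eqref{eq:NSR} and in $\operatorname{div}u_n=0$. The limit is \eqref{eq:NS} on all of $\mathbb{R}^3$.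
\end{proof}

\section{Vanishing theorems}\label{sec:rigid}

We prove Theorem~\ref{thm:rigid}. Throughout, $B_r=B(0,r)$.

\subsection{The local energy identity: part (a)}

We use interior elliptic regularity in the following form: if $f\in\mathcal{D}'(\mathbb{R}^3)$, $k\in\mathbb{Z}$ and $\Delta f\in H^{k-2}_{\mathrm{loc}}$, then $f\in H^k_{\mathrm{loc}}$.

\medskip\noindent\emph{Reduction to $H^1_{\mathrm{loc}}$.} Let $u\in L^4_{\mathrm{loc}}$. Then $u\otimes u\in L^2_{\mathrm{loc}}$, and the curl of \eqref{eq:NS} shows that $\omega=\operatorname{curl}u$ satisfies $\Delta\omega=\operatorname{curl}\operatorname{div}(u\otimes u)\in H^{-2}_{\mathrm{loc}}$. So $\omega\in L^2_{\mathrm{loc}}$. From $\Delta=\nabla\operatorname{div}-\operatorname{curl}\operatorname{curl}$ we get $\Delta u=-\operatorname{curl}\omega\in H^{-1}_{\mathrm{loc}}$, and $u\in H^1_{\mathrm{loc}}$.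

\medskip\noindent\emph{The identity.} Let $u\in\dot M^{2,3}\cap H^1_{\mathrm{loc}}$. By Sobolev embedding $u\in L^6_{\mathrm{loc}}$, so $u\otimes u\in L^2_{\mathrm{loc}}$, $\Delta p=-\partial_i\partial_j(u_iu_j)\in H^{-2}_{\mathrm{loc}}$, and $p\in L^2_{\mathrm{loc}}$. The first equation in \eqref{eq:NS} says that for every constant $c$
\begin{equation}\label{eq:weak}
\int(p-c)\operatorname{div}\Phi=\int(\nabla u-u\otimes u):\nabla\Phi\qquad(\Phi\in\mathcal{D}^3).
\end{equation}
As $p,\nabla u,u\otimes u\in L^2_{\mathrm{loc}}$, mollification extends \eqref{eq:weak} to compactly supported $\Phi\in H^1$. Take $\Phi=\chi u$ with $\chi\in\mathcal{D}$; this is the step for which $H^1_{\mathrm{loc}}$ is needed. Then $\operatorname{div}\Phi=u\cdot\nabla\chi$ and $\partial_j\Phi_i=\chi\partial_ju_i+u_i\partial_j\chi$, so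
\begin{align*}
\int\nabla u:\nabla\Phi&=\int\chi|\nabla u|^2+\int\nabla\tfrac{|u|^2}2\cdot\nabla\chi=\int\chi|\nabla u|^2-\tfrac12\int|u|^2\Delta\chi,\\
\int u\otimes u:\nabla\Phi&=\int\chi\,u\cdot\nabla\tfrac{|u|^2}2+\int|u|^2\,u\cdot\nabla\chi=\tfrac12\int|u|^2\,u\cdot\nabla\chi .
\end{align*}
The last equality uses $\int u\cdot\nabla(\chi|u|^2)=0$, which holds by density because $\operatorname{div}u=0$, $u\in L^3_{\mathrm{loc}}$ and $\chi|u|^2\in W^{1,3/2}$ has compact support. Hence
\begin{equation}\label{eq:energy}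
\int\chi|\nabla u|^2=\tfrac12\int|u|^2\Delta\chi+\int\big(\tfrac12|u|^2+p-c\big)\,u\cdot\nabla\chi .
\end{equation}

We want the right side to vanish as $\chi$ spreads out. The hypothesis controls only $|u|^2$, while \eqref{eq:energy} contains cubic terms. We bound these by interpolating between the Morrey bound and the dissipation on a slightly larger ball, which then appears with a power less than one and can be absorbed. Let $A=\|u\|_{\dot M^{2,3}}$ and $E(r)=\int_{B_r}|\nabla u|^2$. Fix $\rho>0$ and radii $\rho\le r<r'\le2\rho$. Let $\chi\in C_c^\infty(B_{r'};[0,1])$ equal $1$ on $B_r$ with $|\nabla^k\chi|\le C(r'-r)^{-k}$ for $k=1,2$, and let $c$ be the mean of $p$ on $B_{r'}$. Constants $C$ are universal.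

\medskip\noindent\emph{The pressure.} By \eqref{eq:bog} on the unit ball and a dilation, every $f\in C_c^\infty(B_{r'})$ with $\int f=0$ is $\operatorname{div}\Phi$ for some $\Phi\in C_c^\infty(B_{r'})^3$ with $\|\nabla\Phi\|_{L^3}\le C\|f\|_{L^3}$; the constant does not depend on $r'$ because both norms scale alike. By \eqref{eq:weak}, $|\int(p-c)f|\le C\|\nabla u-u\otimes u\|_{L^{3/2}(B_{r'})}\|f\|_{L^3}$, and by density this holds for all $f\in L^3(B_{r'})$ of mean zero. For arbitrary $f\in L^3(B_{r'})$ with mean $\bar f$, we have $\int_{B_{r'}}(p-c)f=\int_{B_{r'}}(p-c)(f-\bar f)$ and $\|f-\bar f\|_{L^3}\le2\|f\|_{L^3}$. By duality and H\"older's inequality,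
\[
\|p-c\|_{L^{3/2}(B_{r'})}\le C\|\nabla u-u\otimes u\|_{L^{3/2}(B_{r'})}\le C\big(\rho^{1/2}E(r')^{1/2}+\|u\|_{L^3(B_{r'})}^2\big).
\]

\medskip\noindent\emph{The $L^3$ norm.} We have $\|u\|_{L^2(B_{r'})}\le A(2\rho)^{1/2}$, and the Sobolev inequality on the unit ball, dilated, gives $\|u\|_{L^6(B_{r'})}\le C(E(r')^{1/2}+\rho^{-1}\|u\|_{L^2(B_{r'})})\le C(E(r')^{1/2}+A\rho^{-1/2})$. So
\[
\|u\|_{L^3(B_{r'})}\le\|u\|_{L^2(B_{r'})}^{1/2}\|u\|_{L^6(B_{r'})}^{1/2}\le CA^{1/2}\rho^{1/4}E(r')^{1/4}+CA .
\]

\medskip\noindent\emph{Absorption.} By \eqref{eq:energy}, with norms taken on $B_{r'}$ and $d=r'-r$,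
\begin{align*}
E(r)&\le\frac{CA^2\rho}{d^2}+\frac Cd\Big(\|u\|_{L^3}^3+\|p-c\|_{L^{3/2}}\|u\|_{L^3}\Big)\\
&\le\frac{CA^2\rho}{d^2}+\frac Cd\Big((A^{3/2}+A^{1/2})\rho^{3/4}E(r')^{3/4}+A\rho^{1/2}E(r')^{1/2}+A^3\Big).
\end{align*}
Young's inequalities $XE^{3/4}\le\frac14E+CX^4$ and $XE^{1/2}\le\frac14E+X^2$ give $E(r)\le\frac12E(r')+C_A(\rho^3d^{-4}+\rho d^{-2}+d^{-1})$, with $C_A$ depending only on $A$. Since $d\le\rho$, the first term in the bracket dominates:
\begin{equation}\label{eq:absorb}
E(r)\le\tfrac12E(r')+C_A\,\rho^3(r'-r)^{-4}\qquad(\rho\le r<r'\le2\rho).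
\end{equation}
Fix $\theta\in(0,1)$ with $2\theta^4>1$, and let $r_0=\rho$, $r_{i+1}=r_i+(1-\theta)\theta^i\rho$, so that $r_i\uparrow2\rho$. Applying \eqref{eq:absorb} $k$ times,
\[
E(\rho)\le2^{-k}E(r_k)+C_A(1-\theta)^{-4}\rho^{-1}\sum_{i=0}^{k-1}(2\theta^4)^{-i}.
\]
Since $E(r_k)\le E(2\rho)<\infty$, letting $k\to\infty$ gives $E(\rho)\le C_A'\rho^{-1}$ for all $\rho>0$. As $E$ is nondecreasing, $\rho\to\infty$ gives $\nabla u=0$. So $u$ is a constant vector $u_\infty$, and $\frac{4\pi}3|u_\infty|^2r^2\le A^2$ for all $r$ forces $u_\infty=0$. This proves (a).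

\subsection{The Riesz potential on Morrey spaces}

For (b) and (c) we need two mapping properties. The first is H\"older's inequality on each ball:
\begin{equation}\label{eq:holder}
\|fg\|_{\dot M^{s,t}}\le\|f\|_{\dot M^{s_1,t_1}}\|g\|_{\dot M^{s_2,t_2}},\qquad\tfrac1s=\tfrac1{s_1}+\tfrac1{s_2},\quad\tfrac1t=\tfrac1{t_1}+\tfrac1{t_2}.
\end{equation}
The second concerns $I_1f=|x|^{-2}*f$.

\begin{lemma}[Adams' inequality]\label{lem:adams}
Let $1<\alpha\le\beta<3$, and define $\alpha^*,\beta^*$ by $\frac1{\beta^*}=\frac1\beta-\frac13$ and $\frac{\alpha^*}{\beta^*}=\frac\alpha\beta$. For $f\in\dot M^{\alpha,\beta}$, $I_1|f|$ is finite almost everywhere and $\|I_1|f|\|_{\dot M^{\alpha^*,\beta^*}}\le C_{\alpha,\beta}\|f\|_{\dot M^{\alpha,\beta}}$.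
\end{lemma}

For $\alpha=\beta$ this is the Hardy--Littlewood--Sobolev inequality $I_1:L^\beta\to L^{\beta^*}$.

\begin{proof}
Write $\|f\|=\|f\|_{\dot M^{\alpha,\beta}}$ and assume $f\ne0$. H\"older's inequality gives
\begin{equation}\label{eq:mean}
r^{-3}\int_{B(x,r)}|f|\le Cr^{-3/\alpha}\|f\|_{L^\alpha(B(x,r))}\le Cr^{-3/\beta}\|f\| .
\end{equation}
Let $\mathcal{M}f(x)=\sup_{r>0}|B(x,r)|^{-1}\int_{B(x,r)}|f|$ be the Hardy--Littlewood maximal function, which is bounded on $L^\alpha$ because $\alpha>1$.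

First, $\mathcal{M}$ is bounded on $\dot M^{\alpha,\beta}$. Given $B(x,r)$, split $f=f_1+f_2$ with $f_1=f1_{B(x,2r)}$. Then $\|\mathcal{M}f_1\|_{L^\alpha}\le C\|f\|_{L^\alpha(B(x,2r))}\le Cr^{3/\alpha-3/\beta}\|f\|$. For $z\in B(x,r)$, $f_2$ vanishes on $B(z,r)$, so only radii at least $r$ count in $\mathcal{M}f_2(z)$, and \eqref{eq:mean} gives $\mathcal{M}f_2(z)\le Cr^{-3/\beta}\|f\|$. Hence $\|\mathcal{M}f_2\|_{L^\alpha(B(x,r))}\le Cr^{3/\alpha-3/\beta}\|f\|$ as well. In particular $0<\mathcal{M}f<\infty$ almost everywhere.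

Next, split the integral $I_1|f|(x)$ into dyadic shells inside and outside $B(x,r)$. By the definition of $\mathcal{M}$ and by \eqref{eq:mean},
\[
I_1|f|(x)\le C\sum_{j\ge0}2^{-j}r\,\mathcal{M}f(x)+C\sum_{j\ge0}(2^jr)^{1-3/\beta}\|f\|\le C\big(r\,\mathcal{M}f(x)+r^{1-3/\beta}\|f\|\big),
\]
where the second series converges because $\beta<3$. The choice $r=(\|f\|/\mathcal{M}f(x))^{\beta/3}$ gives $I_1|f|\le C(\mathcal{M}f)^{1-\beta/3}\|f\|^{\beta/3}$. Since $1-\frac\beta3=\frac\beta{\beta^*}=\frac\alpha{\alpha^*}$,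
\[
\|I_1|f|\|_{L^{\alpha^*}(B(x,r))}\le C\|f\|^{\beta/3}\|\mathcal{M}f\|_{L^\alpha(B(x,r))}^{\alpha/\alpha^*}\le C\|f\|\,r^{(3/\alpha-3/\beta)\alpha/\alpha^*},
\]
and the exponent of $r$ equals $3/\alpha^*-3/\beta^*$.
\end{proof}

\subsection{The fixed-point form of the equations}

Let $\Gamma_0=-\frac1{4\pi|x|}$ and $\Phi_0=-\frac{|x|}{8\pi}$, so that $\Delta\Gamma_0=\delta_0$ and $\Delta\Phi_0=\Gamma_0$. The Stokes fundamental tensor is $O_{ij}=\delta_{ij}\Gamma_0-\partial_i\partial_j\Phi_0$. It satisfies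
\[
\partial_iO_{ij}=0,\qquad\Delta O_{ij}=\delta_{ij}\delta_0-\partial_i\partial_j\Gamma_0 ,
\]
and it is smooth away from $0$ and homogeneous of degree $-1$, so its distributional gradient is a function with $|\nabla O|\le C|x|^{-2}$. For a matrix field $F\in L^1_{\mathrm{loc}}$ with $I_1|F|\in L^1_{\mathrm{loc}}$ define
\[
(\mathcal{S}F)_i=(\partial_kO_{ij})*F_{jk},\qquad\text{so that}\quad|\mathcal{S}F|\le CI_1|F| .
\]
We claim that $V=\mathcal{S}F$ satisfies
\begin{equation}\label{eq:stokes}
\operatorname{div}V=0,\qquad\operatorname{curl}\Delta V=\operatorname{curl}\operatorname{div}F .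
\end{equation}
If $F$ has compact support, then $V_i=O_{ij}*(\operatorname{div}F)_j$, so $\operatorname{div}V=0$ and $\Delta V=\operatorname{div}F-\nabla\big(\partial_j\Gamma_0*(\operatorname{div}F)_j\big)$, which gives \eqref{eq:stokes}. In general let $F_l=F1_{B_l}$. Then $\mathcal{S}F_l\to\mathcal{S}F$ at every point where $I_1|F|<\infty$, with the dominating function $CI_1|F|$, hence in $L^1_{\mathrm{loc}}$; also $F_l\to F$ in $L^1_{\mathrm{loc}}$, and \eqref{eq:stokes} passes to the limit.

\begin{lemma}\label{lem:repr}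
Let $2<s\le3$. Then $\|\mathcal{S}(f\otimes g)\|_{\dot M^{s,3}}\le C_s\|f\|_{\dot M^{s,3}}\|g\|_{\dot M^{s,3}}$, and every steady solution $u\in\dot M^{s,3}$ satisfies $u=\mathcal{S}(u\otimes u)$.
\end{lemma}

\begin{proof}
By \eqref{eq:holder}, $f\otimes g\in\dot M^{s/2,3/2}$. Lemma~\ref{lem:adams} applies with $(\alpha,\beta)=(\frac s2,\frac32)$ because $\frac s2>1$, and $(\alpha^*,\beta^*)=(s,3)$.

Let $P=u-\mathcal{S}(u\otimes u)\in\dot M^{s,3}\subset\dot M^{2,3}$. By \eqref{eq:NS} and \eqref{eq:stokes}, $\operatorname{div}P=0$ and $\operatorname{curl}\Delta P=0$, so $\Delta^2P=\nabla\operatorname{div}\Delta P-\operatorname{curl}\operatorname{curl}\Delta P=0$. The bound $\int_{B_r}|P|^2\le Cr$ shows that $P$ is a tempered distribution. From $|\xi|^4\hat P=0$, its Fourier transform is supported at the origin, so $P$ is a polynomial. For a nonzero polynomial of degree $k$, $\int_{B_r}|P|^2$ grows like $r^{3+2k}$, which contradicts the bound. So $P=0$.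
\end{proof}

\subsection{Parts (c) and (b)}

Part (c) is now immediate: Lemma~\ref{lem:repr} gives $\|u\|_{\dot M^{s,3}}\le C_s\|u\|_{\dot M^{s,3}}^2$, so $u=0$ if $\|u\|_{\dot M^{s,3}}<c_s=1/C_s$.

For (b), we show that $u\in L^4_{\mathrm{loc}}$ and apply (a). Let $\tau>0$ and write $u=z+v$ with $v\in\mathcal{D}^3$ and $\|z\|_{\dot M^{s,3}}\le\tau$; this is the use of $u\in\tilde M^{s,3}$. By Lemma~\ref{lem:repr}, $u$ solves the linear equation
\[
f=\Lambda f+f_0,\qquad\Lambda f=\mathcal{S}(z\otimes f),\qquad f_0=\mathcal{S}(v\otimes u).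
\]
We solve this equation in a smaller space and use uniqueness in the larger one. Let $X=\dot M^{s,3}\cap\dot M^{2s,6}$ with the sum of the two norms; it is a Banach space, since a Cauchy sequence converges in $L^{2s}_{\mathrm{loc}}$ and the bound on each ball passes to the limit.
\begin{itemize}
\item $\Lambda$ is bounded on $\dot M^{s,3}$ with norm at most $C\tau$, by Lemma~\ref{lem:repr}.
\item $\Lambda$ is bounded on $\dot M^{2s,6}$ with norm at most $C\tau$. Indeed \eqref{eq:holder} puts $z\otimes f$ in $\dot M^{2s/3,2}$, where $1<\frac{2s}3\le2$, and Lemma~\ref{lem:adams} with $(\alpha,\beta)=(\frac{2s}3,2)$ has $(\alpha^*,\beta^*)=(2s,6)$.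
\item $f_0\in X$. The field $v\otimes u$ has compact support and lies in $L^s$, hence in $L^{3/2}\cap L^2$. Lemma~\ref{lem:adams} with $\alpha=\beta=\frac32$ and $\alpha=\beta=2$ gives $f_0\in L^3\cap L^6$, and $L^3\subset\dot M^{s,3}$, $L^6\subset\dot M^{2s,6}$ because $s\le3$.
\end{itemize}
Fix $\tau$ with $C\tau\le\frac12$. The series $f=\sum_{k\ge0}\Lambda^kf_0$ converges in $X$ and $f=\Lambda f+f_0$. Then $u-f=\Lambda(u-f)$ in $\dot M^{s,3}$, so $\|u-f\|_{\dot M^{s,3}}\le\frac12\|u-f\|_{\dot M^{s,3}}$ and $u=f\in\dot M^{2s,6}\subset L^{2s}_{\mathrm{loc}}\subset L^4_{\mathrm{loc}}$. Since also $u\in\dot M^{s,3}\subset\dot M^{2,3}$, part (a) gives $u=0$. This completes the proof of Theorem~\ref{thm:rigid}. \hfill$\square$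

\begin{remark}[The endpoint $s=2$]
At $s=2$ the proof would need Lemma~\ref{lem:adams} with $(\alpha,\beta)=(1,\frac32)$, that is, $\|I_1|F|\|_{\dot M^{2,3}}\le CN(F)$. This is false, and the counterexamples are pipes. Let $F(x)=H(y)$, $y=(x_1,x_2)$, with $H\ge0$ and $\int_{\mathbb{R}^2}H=1$. Then $N(F)\le2$ by \eqref{eq:line}, and $\int_{\mathbb{R}}(|y|^2+z^2)^{-1}dz=\pi|y|^{-1}$ gives $I_1F(x)=\pi\int_{\mathbb{R}^2}|y-y'|^{-1}H(y')\,dy'$. When the support of $H$ shrinks to $0$, this tends to $\pi|y|^{-1}$ for $y\ne0$, and Fatou's lemma gives $\|I_1F\|_{L^2(B_1)}\to\infty$. The divergent integral is $\int_0dr/r$, the one that made the dipole of Lemma~\ref{lem:profile} large in $L^2$.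
\end{remark}

\begin{thebibliography}{9}

\bibitem{Galdi}
Galdi, \emph{An Introduction to the Mathematical Theory of the Navier--Stokes Equations}.

\end{thebibliography}
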